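\title{A function that is not odd and whose best uniform approximations change only at odd degrees}

\begin{abstract}
Let $P_n$ be the polynomial of degree at most $n$ of best uniform approximation to a continuous function $f$ on $[-1,1]$. If $f$ is odd, then $P_{2k+1}=P_{2k+2}$ for all $k\ge0$. It has been conjectured that, conversely, these identities together with $f(0)=0$ force $f$ to be odd. We disprove this by an explicit construction: there is a function whose best approximations change only at the degrees $3,9,27,\dots$ and for which $P_3$ has a nonzero $x^2$-coefficient. The function is a perturbation of the lacunary series $\sum_\ell(-r)^\ell T_{d3^\ell}$, whose tails have about twice as many extremal points as the alternation theorem requires. The same construction refutes the analogous statement for even functions. The conjecture does hold when the even part of $f$ is a polynomial.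
\end{abstract}

\section{Introduction}\label{sec:intro}

All functions are real valued, and $\|\cdot\|$ is the maximum norm on $[-1,1]$. For $f\in C[-1,1]$ and $n=0,1,2,\dots$ there is exactly one polynomial $P_n=P_n(f)$ of degree at most $n$ that minimizes $\|f-P\|$; we write $E_n(f)=\|f-P_n\|$. The Chebyshev polynomial $T_n$, defined by $T_n(\cos\theta)=\cos n\theta$, has degree $n$ and the parity of $n$.

Uniqueness has two immediate consequences. First, $P_n(f+Q)=P_n(f)+Q$ for every polynomial $Q$ of degree at most $n$. Second, $P_n$ inherits the parity of $f$: if $f$ is odd, then $-P_n(-x)$ is as close to $f$ as $P_n(x)$ is, so the two coincide; if $f$ is even, the same holds for $P_n(-x)$. For odd $f$ the polynomial $P_{2k+2}$ is therefore odd, so its degree is at most $2k+1$, and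
\begin{equation}\label{eq:skip}
P_{2k+1}=P_{2k+2},\qquad k=0,1,2,\dots .
\end{equation}
Adding a constant to $f$ preserves \eqref{eq:skip}, so a converse needs a normalization. The following converse has been posed as a conjecture.

\medskip
\noindent\textbf{Conjecture.} \emph{If $f\in C[-1,1]$ satisfies $f(0)=0$ and \eqref{eq:skip}, then $f$ is odd.}
\medskip

There are good reasons to expect this. If the maximum norm is replaced by the norm of $L^2\big((1-x^2)^{-1/2}dx\big)$, the best approximations are the partial sums of the Chebyshev expansion $\sum a_nT_n$; then \eqref{eq:skip} says $a_2=a_4=\dots=0$, so $f-a_0$ is odd, and $f(0)=0$ gives $a_0=0$. In the maximum norm a similar argument works as long as there is a top coefficient to start from.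

\begin{proposition}\label{prop:poly}
Let $f\in C[-1,1]$ satisfy $f(0)=0$ and \eqref{eq:skip}. If the even part $f_{\mathrm e}(x)=\frac12(f(x)+f(-x))$ is a polynomial (in particular, if $f$ is a polynomial), then $f$ is odd.
\end{proposition}

\begin{proof}
Write $f=f_{\mathrm o}+f_{\mathrm e}$ with $f_{\mathrm o}$ odd, and suppose $\deg f_{\mathrm e}\le2s$ with $s\ge1$. Then $P_{2s}(f)=P_{2s}(f_{\mathrm o})+f_{\mathrm e}$, and $P_{2s}(f_{\mathrm o})$ is odd, so $P_{2s}(f)$ and $f_{\mathrm e}$ have the same $x^{2s}$-coefficient. By \eqref{eq:skip} with $k=s-1$ we have $P_{2s}(f)=P_{2s-1}(f)$, so this coefficient is $0$, and $\deg f_{\mathrm e}\le 2s-2$ because $f_{\mathrm e}$ is even. Descending to $s=1$ shows that $f_{\mathrm e}$ is constant, and the constant is $f_{\mathrm e}(0)=f(0)=0$.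
\end{proof}

A counterexample must therefore have a non-polynomial even part. Such counterexamples exist. Fix, for the whole paper,
\[
p=25,\qquad r=2^{-1/p},\qquad \rho=\frac{1-r}{150},\qquad \mu=\frac1{\sqrt2\,(1-r)} .
\]
Thus $r^p=\frac12$, and $r>\frac23$ because $(\frac23)^{25}<(\frac23)^2<\frac12$.

\begin{theorem}\label{thm:main}
Let $d\ge1$ be an integer, let $q$ be a real polynomial of degree at most $d$ with $\|q\|\le1/\sqrt2$, and let $0<\eta\le\rho/8$. There is $f\in C[-1,1]$ such that
\begin{enumerate}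
\item[(i)] $P_n=0$ for $0\le n<d$, and $P_n=(1+\eta)T_d+\eta q$ for $d\le n<3d$;
\item[(ii)] for every $\ell\ge0$, $P_n$ is the same polynomial for all $n$ with $d3^\ell\le n<d3^{\ell+1}$;
\item[(iii)] $E_n(f)=\mu$ for $n<d$, and $E_n(f)=r^{\ell+1}\mu$ for $d3^\ell\le n<d3^{\ell+1}$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:false}
The Conjecture is false.
\end{corollary}

\begin{proof}
Take $d=3$ and $q=x^2/\sqrt2$ in Theorem~\ref{thm:main}, and put $\tilde f=f-f(0)$. Then $\tilde f(0)=0$ and $P_n(\tilde f)=P_n(f)-f(0)$. We can have $P_{n-1}\ne P_n$ only for $n\in\{3,9,27,\dots\}$, and $2k+2$ is never a power of $3$, so $\tilde f$ satisfies \eqref{eq:skip}. If $\tilde f$ were odd, then $P_3(\tilde f)$ would be odd. But $P_3(\tilde f)=(1+\eta)T_3+\eta x^2/\sqrt2-f(0)$ has a nonzero $x^2$-coefficient.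
\end{proof}

The function $f$ is a perturbation of $\sum_\ell(-r)^\ell T_{d3^\ell}$. Section~\ref{sec:base} shows that the tails of this series have spare extremal points, and shows on the case $d=3$ how they are spent. Section~\ref{sec:perturb} reduces the theorem to sign conditions at these points, Section~\ref{sec:interp} builds the polynomials that meet the conditions, and Section~\ref{sec:proof} assembles them. Section~\ref{sec:more} collects further consequences.

\section{Alternation and the substitution $x=\cos\theta$}\label{sec:tools}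

We use two textbook facts.

\emph{Chebyshev's alternation theorem.} A polynomial $P$ of degree at most $n$ equals $P_n(f)$ if and only if there are $n+2$ points $x_1<\dots<x_{n+2}$ in $[-1,1]$ at which $f-P$ takes the values $\pm\|f-P\|$ with alternating signs. In particular, $P_n=P_{n+1}$ means that $f-P_n$ alternates at $n+3$ points: unlike its $L^2$ counterpart, \eqref{eq:skip} is a statement about the extremal points of the errors.

\emph{Bernstein's inequality.} If $v$ is a trigonometric polynomial of degree at most $n$, then $\max|v'|\le n\max|v|$; hence $|v(\theta)-v(\theta')|\le n\max|v|\cdot|\theta-\theta'|$.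

The substitution $x=\cos\theta$ identifies $C[-1,1]$ with the even continuous functions on the circle $\mathbb R/2\pi\mathbb Z$, and the polynomials of degree at most $n$ with the even trigonometric polynomials of degree at most $n$. It preserves maximum norms, and it is monotone from $[0,\pi]$ onto $[-1,1]$, so alternation points may be sought in $\theta\in[0,\pi]$. We use the same letter for a function of $x$ and the corresponding function of $\theta$, and $\|\cdot\|$ also for the maximum norm on the circle. Finally, $a_+=\max(a,0)$.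

\section{A lacunary series with spare extremal points}\label{sec:base}

Fix $d\ge1$ and put $n_\ell=d3^\ell$. We look for $f=\sum_{i\ge0}w_i$ with $\deg w_i\le n_i$ whose best approximations are the partial sums: $P_n=\sum_{i<\ell}w_i$ for $n_{\ell-1}\le n<n_\ell$. By the alternation theorem it suffices that each tail $\sum_{i\ge\ell}w_i$ alternate at $n_\ell+1$ points.

The first candidate is $w_i=r^i\cos n_i\theta$. At $\theta=j\pi/n_\ell$ every term with $i\ge\ell$ equals $(-1)^jr^i$, so the tail alternates at these $n_\ell+1$ points of $[0,\pi]$. For odd $d$ this gives an odd function, and the example is rigid. Indeed, add polynomials $v_i$ of degree at most $n_i$ with $\sum\|v_i\|<\infty$, and ask that each new tail alternate at the same points. Then $h_\ell=\sum_{i\ge\ell}v_i$ equals $\epsilon_\ell(-1)^j$ at $j\pi/n_\ell$ for some constant $\epsilon_\ell$. Since $j\pi/n_\ell=3j\pi/n_{\ell+1}$, the polynomial $v_\ell=h_\ell-h_{\ell+1}$ equals $(\epsilon_\ell-\epsilon_{\ell+1})(-1)^j$ at these $n_\ell+1$ points, so it is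 a multiple of $T_{n_\ell}$, and no even part can be introduced.

Consecutive terms above are related by the map $T_3$, and the extremal points are those at which $\cos n_\ell\theta$ is one of its fixed points $\pm1$. With alternating signs the map is $-T_3(x)=3x-4x^3$, whose nonzero fixed points are $\pm1/\sqrt2$; and a cosine takes such a value twice in each half-wave, not once. So put
\[
c_\ell(\theta)=(-1)^\ell\cos n_\ell\theta,\qquad G_\ell=\sum_{i\ge\ell}r^ic_i,\qquad \mu_\ell=r^\ell\mu=\sum_{i\ge\ell}\frac{r^i}{\sqrt2}.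
\]
Since $T_3$ is odd, $c_{\ell+1}=-T_3(c_\ell)$. The \emph{nodes of level $\ell$} are the points of
\[
A_\ell=\Big\{\theta\in\mathbb R/2\pi\mathbb Z:\ n_\ell\theta\in\frac\pi4+\frac\pi2\mathbb Z\Big\}=\Big\{\theta:\ c_\ell(\theta)=\pm\frac1{\sqrt2}\Big\},
\]
that is, $4n_\ell$ equally spaced points with spacing $\frac\pi{2n_\ell}$, symmetric under $\theta\mapsto-\theta$. Because $\pm1/\sqrt2$ are fixed by $-T_3$, we have $c_{\ell+1}=c_\ell$ on $A_\ell$ and $A_\ell\subset A_{\ell+1}$. Hence the \emph{sign}
\[
\sigma(y)=\sqrt2\,c_\ell(y)\in\{\pm1\}\qquad(y\in A_\ell)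
\]
does not depend on the level $\ell$ at which the node $y$ is viewed. It is even in $y$, and $G_\ell(y)=\sigma(y)\mu_\ell$ for $y\in A_\ell$. The nodes come in \emph{pairs}
\[
\Gamma_{\ell,j}=\Big\{\frac{j\pi}{n_\ell}-\frac\pi{4n_\ell},\ \frac{j\pi}{n_\ell}+\frac\pi{4n_\ell}\Big\}\subset A_\ell,\qquad 0\le j\le n_\ell,
\]
and $\sigma=(-1)^{\ell+j}$ on $\Gamma_{\ell,j}$, since $\cos(j\pi\pm\frac\pi4)=(-1)^j/\sqrt2$. Lemma~\ref{lem:peak} below shows that $\|G_\ell\|=\mu_\ell$. An alternation of length $n_\ell+1$ then needs only one node from each pair; see Figure~\ref{fig:nodes}.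

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.29cm,y=1cm]
\draw[gray] (0,0)--(36,0) (0,1.2)--(36,1.2);
\foreach \a/\b in {0/3,9/15,21/27,33/36} \draw[very thick] (\a,1.2)--(\b,1.2);
\foreach \a/\b in {0/1,3/5,7/9,11/13,15/17,19/21,23/25,27/29,31/33,35/36} \draw[very thick] (\a,0)--(\b,0);
\foreach \x in {3,9,15,21,27,33} \draw[dashed] (\x,0)--(\x,1.2);
\foreach \x in {3,21,27} \fill (\x,1.2) circle (2.5pt);
\foreach \x in {9,15,33} \filldraw[fill=white] (\x,1.2) circle (2.5pt);
\foreach \x in {3,5,11,13,19,21,27,29,35} \fill (\x,0) circle (2.5pt);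
\foreach \x in {1,7,9,15,17,23,25,31,33} \filldraw[fill=white] (\x,0) circle (2.5pt);
\node[left] at (0,1.2) {$A_0$}; \node[left] at (0,0) {$A_1$};
\node[below] at (0,-0.1) {$0$}; \node[below] at (36,-0.1) {$\pi$};
\end{tikzpicture}
\caption{The extremal points in $[0,\pi]$ of the tails $G_0$ (top) and $G_1$ (bottom) of the series $\sum_i(-r)^i\cos(3^{i+1}\theta)$. Filled points are maxima, open points are minima, and thick segments join the two points of a pair (the end pairs are completed by reflection in $0$ and $\pi$). Each point of $A_0$ reappears in $A_1$ with the same sign, and no pair of $A_1$ contains two points of $A_0$.}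
\label{fig:nodes}
\end{figure}

\begin{example}\label{ex:three}
Let $d=3$. We add polynomials $v_i$ with tails $h_\ell=\sum_{i\ge\ell}v_i$, starting from $v_0=\eta(T_3+x^2/\sqrt2)$, and we want each $G_\ell+h_\ell$ to keep the norm $\mu_\ell$. At a node $y\in A_\ell$ we have $\sigma(y)(G_\ell+h_\ell)(y)=\mu_\ell+\sigma(y)h_\ell(y)$. So we need $\sigma h_\ell\le0$ on $A_\ell$, and a node keeps its extremal value exactly when $h_\ell$ vanishes there.

At level $0$ let the later terms cancel $v_0$ at all nodes: $h_0=0$ on $A_0$. Then $h_1=-v_0$ on $A_0\subset A_1$, and the condition $\sigma h_1\le0$ demands $\sigma v_0\ge0$ on $A_0$. The term $x^2/\sqrt2$ alone violates this at the nodes of negative sign, which is why $T_3$ is added. On $A_0$ we have $\sigma T_3=1/\sqrt2$, so $\sqrt2\,\sigma v_0/\eta=1+\sigma\cos^2y$, and $\cos^2y=\frac12(1+\cos2y)$ gives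
\[
\begin{array}{c|cccccc}
36\,y/\pi&3&9&15&21&27&33\\ \hline
\sigma&+&-&-&+&+&-\\
1+\sigma\cos^2y&\frac{6+\sqrt3}4&\frac12&\frac{2+\sqrt3}4&\frac{6-\sqrt3}4&\frac32&\frac{2-\sqrt3}4
\end{array}
\]
All six values are positive, so $\sigma h_1<0$ at these nodes, and all six are lost as extremal points of level $1$. In units of $\pi/36$ the pairs of level $1$ are $\{4j-1,4j+1\}$, $0\le j\le9$. The lost nodes lie in six different pairs, and their partners $5,7,17,19,29,31$ are new nodes. If $h_1$ vanishes at $1,5,7,11,17,19,23,29,31,35$, then $G_1+h_1$ still takes the values $\pm\mu_1$ alternately at $n_1+1=10$ points. For the series with positive coefficients there are no partners, and the same attempt forces $v_0$ to be a multiple of $T_3$.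
\end{example}

Two things remain to be done: to control the norm of $G_\ell+h_\ell$ between the nodes, and to satisfy the node conditions at all levels at once with $\deg v_i\le n_i$ and $\|v_i\|$ decaying. For the first we need to know how fast $G_\ell$ falls off its peaks.

Let $\varepsilon=\pm1$ and $\theta\in\mathbb R$. Define $\psi_i\in[0,\pi]$ and $t_i\ge0$ by
\begin{equation}\label{eq:psi}
\cos\psi_i=\varepsilon c_i(\theta),\qquad t_i=\Big|\psi_i-\frac\pi4\Big| .
\end{equation}
The number $t_i$ measures, at the scale $1/n_i$, how far $\theta$ is from a node of level $i$ and sign $\varepsilon$: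
\begin{equation}\label{eq:near}
\text{there is } y\in A_i \text{ with } \sigma(y)=\varepsilon \text{ and } |\theta-y|=t_i/n_i .
\end{equation}
Indeed, $\varepsilon c_i(\theta)=\cos(n_i\theta+\gamma)$ with $\gamma\in\{0,\pi\}$, so $n_i\theta+\gamma\equiv\pm\psi_i \pmod{2\pi}$, and $y=\theta\pm(\frac\pi4-\psi_i)/n_i$ with the same sign has $\varepsilon c_i(y)=\cos\frac\pi4$. From $c_{i+1}=-T_3(c_i)$ we get $\cos\psi_{i+1}=-\cos3\psi_i=\cos(\pi-3\psi_i)$, and therefore
\begin{equation}\label{eq:triple}
\psi_i\le\frac\pi3\quad\Longrightarrow\quad \psi_{i+1}-\frac\pi4=3\Big(\frac\pi4-\psi_i\Big),\quad t_{i+1}=3t_i .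
\end{equation}
If a term $\varepsilon c_i$ overshoots $1/\sqrt2$, the next one undershoots, three times as far in angle. This is the mechanism behind the following bound.

\begin{lemma}\label{lem:peak}
With the notation \eqref{eq:psi}, $\ \mu_\ell-\varepsilon G_\ell(\theta)\ge\frac15\sum_{i\ge\ell}r^it_i$ for every $\ell\ge0$.
\end{lemma}

\begin{proof}
Let $\omega(\psi)=\frac1{\sqrt2}-\cos\psi$, so that $\mu_\ell-\varepsilon G_\ell(\theta)=\sum_{i\ge\ell}r^i\omega(\psi_i)$, an absolutely convergent series. We claim that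
\[
\omega(\psi)\ge\tfrac1{\sqrt2}\big(\psi-\tfrac\pi4\big)\qquad(0\le\psi\le\pi).
\]
The difference of the two sides vanishes at $\frac\pi4$ and has derivative $\sin\psi-\frac1{\sqrt2}$. So it decreases to $0$ on $[0,\frac\pi4]$, increases on $[\frac\pi4,\frac{3\pi}4]$, and decreases on $[\frac{3\pi}4,\pi]$ to the value $\frac1{\sqrt2}+1-\frac{3\pi}{4\sqrt2}>0.04$.

Let $B=\{i\ge\ell:\psi_i<\frac\pi4\}$ be the set of indices whose terms are negative. If $i\in B$, then \eqref{eq:triple} gives $\psi_{i+1}>\frac\pi4$ and $t_{i+1}=3t_i$. Hence $i+1\notin B$, and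
\[
r^i\omega(\psi_i)+r^{i+1}\omega(\psi_{i+1})\ge\frac{r^it_i}{\sqrt2}(3r-1)=\frac1{\sqrt2}\cdot\frac{3r-1}{3r+1}\,\big(r^it_i+r^{i+1}t_{i+1}\big).
\]
The sets $\{i,i+1\}$ with $i\in B$ are disjoint, and each index outside their union has $\psi_i\ge\frac\pi4$ and contributes at least $\frac1{\sqrt2}r^it_i$. Since $r\ge\frac23$, we have $\frac1{\sqrt2}\cdot\frac{3r-1}{3r+1}\ge\frac1{3\sqrt2}>\frac15$.
\end{proof}

\begin{remark}
Some lower bound on $r$ is necessary. If $3r<1$, the series $G_0$ can be differentiated termwise, and since $\sin(3^i\pi/4)=1/\sqrt2$ for all $i$, at the node $y=\frac\pi{4d}$ we get $G_0'(y)=-\frac d{\sqrt2}\sum_i(-3r)^i\ne0$. Then $y$ is not a maximum point of $G_0$.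
\end{remark}

\section{Perturbations that keep the errors}\label{sec:perturb}

The next lemma shows that the node conditions met in Example~\ref{ex:three} suffice, provided the perturbation is small term by term. The difficulty is that $\varepsilon h_\ell\le0$ is known only at a node $y$ of sign $\varepsilon$, where $\varepsilon G_\ell$ is already at its maximum; nearby, $\varepsilon h_\ell$ may be positive. We compare the two at the first scale $k$ at which $\theta$ is visibly separated from $y$: there $\varepsilon G_\ell$ has dropped by at least $r^k/50$, while $\varepsilon h_\ell$ has risen by at most a constant times $\rho r^k/(1-r)$. This comparison fixes the value of $\rho$.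

\begin{lemma}\label{lem:perturb}
Let $v_i$ $(i\ge0)$ be real even trigonometric polynomials with $\deg v_i\le n_i$ and $\|v_i\|\le\rho r^i$, and let $h_\ell=\sum_{i\ge\ell}v_i$. Assume that for every $\ell\ge0$
\begin{enumerate}
\item[(a)] $\sigma(y)h_\ell(y)\le0$ for all $y\in A_\ell$;
\item[(b)] every pair $\Gamma_{\ell,j}$, $0\le j\le n_\ell$, contains a point $y$ with $h_\ell(y)=0$.
\end{enumerate}
Define $f\in C[-1,1]$ by $f(\cos\theta)=G_0(\theta)+h_0(\theta)$, and let $S_\ell=\sum_{i<\ell}(r^ic_i+v_i)$ and $n_{-1}=0$. Then $P_n(f)=S_\ell$ and $E_n(f)=\mu_\ell$ whenever $\ell\ge0$ and $n_{\ell-1}\le n<n_\ell$.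
\end{lemma}

\begin{proof}
The series converge uniformly and their terms are even, so $f$ is well defined and continuous. Also $\deg S_\ell\le n_{\ell-1}$ (with $S_0=0$), and $f-S_\ell=G_\ell+h_\ell$.

\emph{The norm.} Fix $\ell$, $\theta$ and $\varepsilon=\pm1$; we show that $\varepsilon h_\ell(\theta)\le\mu_\ell-\varepsilon G_\ell(\theta)$. If $t_i<\frac1{10}$, then $\psi_i<\frac\pi4+\frac1{10}<\frac\pi3$, so $t_{i+1}=3t_i$ by \eqref{eq:triple}.

Suppose first that $t_i<\frac1{10}$ for all $i\ge\ell$. Then $t_i=3^{i-\ell}t_\ell$ is bounded, so $t_\ell=0$. By \eqref{eq:near}, $\theta$ is a node of level $\ell$ and sign $\varepsilon$, so $\varepsilon h_\ell(\theta)\le0$ by (a), while $\mu_\ell-\varepsilon G_\ell(\theta)\ge0$ by Lemma~\ref{lem:peak}.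

Otherwise let $k\ge\ell$ be minimal with $t_k\ge\frac1{10}$. Lemma~\ref{lem:peak} gives $\mu_\ell-\varepsilon G_\ell(\theta)\ge\frac15r^kt_k\ge r^k/50$, and it remains to show $\varepsilon h_\ell(\theta)\le r^k/50$. If $k=\ell$, then $\|h_\ell\|\le\rho r^\ell/(1-r)=r^\ell/150$. Let $k>\ell$, and take $y\in A_\ell$ as in \eqref{eq:near} with $i=\ell$; then $\varepsilon h_\ell(y)\le0$ by (a). For $\ell\le i\le k$ we have $t_i=3^{i-\ell}t_\ell=n_i|\theta-y|$, and $t_k=3t_{k-1}<\frac3{10}$. Bernstein's inequality gives $|v_i(\theta)-v_i(y)|\le\rho r^it_i$ for $\ell\le i\le k$; for $i>k$ we use the trivial bound $2\rho r^i$. Since $3r\ge2$, we have $r^it_i=(3r)^{i-k}r^kt_k\le2^{i-k}r^kt_k$, so $\sum_{i=\ell}^kr^it_i\le2r^kt_k\le0.6\,r^k$. Therefore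
\[
\varepsilon h_\ell(\theta)\le|h_\ell(\theta)-h_\ell(y)|\le\rho r^k\Big(0.6+\frac2{1-r}\Big)\le\frac{2.6\,\rho}{1-r}\,r^k=\frac{2.6}{150}\,r^k<\frac{r^k}{50}.
\]
This proves $\|G_\ell+h_\ell\|\le\mu_\ell$.

\emph{The alternation.} By (b) choose $y_j\in\Gamma_{\ell,j}$ with $h_\ell(y_j)=0$. For $j=0$ and $j=n_\ell$ the two points of the pair are exchanged by $\theta\mapsto-\theta$ on the circle, and $h_\ell$ is even, so we may take all $y_j$ in $[0,\pi]$. Then $y_0<\dots<y_{n_\ell}$ and $(G_\ell+h_\ell)(y_j)=\sigma(y_j)\mu_\ell=(-1)^{\ell+j}\mu_\ell$. So $\|f-S_\ell\|=\mu_\ell$, and $f-S_\ell$ alternates at $n_\ell+1$ points. For $n_{\ell-1}\le n<n_\ell$ we have $\deg S_\ell\le n$ and $n_\ell+1\ge n+2$, and the alternation theorem applies.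
\end{proof}

\section{An interpolation lemma with a one-sided gain}\label{sec:interp}

We satisfy (a) and (b) by a relay. Only widely separated levels $L_0<L_1<\cdots$ carry nonzero terms $u_0,u_1,\dots$, and each term repairs its predecessor: at a node of level $L_m$ where $\sigma u_m\ge0$, the term $u_{m+1}$ cancels $u_m$, so that the tail vanishes there; at a node where $\sigma u_m<0$ nothing needs repair, and $u_{m+1}$ vanishes. Thus $u_{m+1}$ interpolates prescribed values $-\sigma b$, $b\ge0$, on the coarse grid. For (b) it must itself satisfy $\sigma u_{m+1}\ge0$ at one point of every pair, at all levels between $L_m$ and $L_{m+1}$. The obstacle is convergence. Interpolation forces $\|u_{m+1}\|\ge\max b$, so no gain in norm is possible. But only the positive part of $\sigma u_{m+1}$ at the nodes is passed on to the next step, and this can be halved.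

\begin{lemma}\label{lem:interp}
Let $L\ge p$, $L'=L-p$, $\tau>0$, and let $b:A_{L'}\to[0,\tau]$ be even. There is a real even trigonometric polynomial $u$ of degree at most $n_L$ such that
\begin{enumerate}
\item[(i)] $u(a)=-\sigma(a)b(a)$ for $a\in A_{L'}$;
\item[(ii)] $\|u\|\le2\tau$;
\item[(iii)] $\sigma(y)u(y)\le\tau/2$ for $y\in A_L$;
\item[(iv)] for every $\ell$ with $L'<\ell\le L$, every pair $\Gamma_{\ell,j}$ contains a point $y$ with $\sigma(y)u(y)\ge0$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $n=n_L$ and $N=4n_{L'}$, so that $n/N=3^p/4$. The coarse grid $A_{L'}$ has $N$ points with spacing $2\pi/N$; the fine grid $A_L\supset A_{L'}$ has spacing $\frac\pi{2n}$. We build $u$ from translates $\sigma(a)\Psi(\theta-a)$, $a\in A_{L'}$, of one kernel $\Psi$, so we must understand $\sigma(y)\sigma(a)\Psi(y-a)$ for $y\in A_L$.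

\emph{Step 1: parity.} For $y\in A_L$ and $a\in A_{L'}$ write $y-a=k\frac\pi{2n}$. The integer $k$ is defined modulo $4n$, and we call $a$ \emph{even} or \emph{odd relative to $y$} according to the parity of $k$. We have $e^{\mathrm in(y-a)}=\mathrm i^k$. If $k$ is even, then $\cos ny=(-1)^{k/2}\cos na$, so $\sigma(y)\sigma(a)=2\cos ny\cos na=(-1)^{k/2}$. Hence
\begin{equation}\label{eq:parity}
e^{\mathrm in(y-a)}=\sigma(y)\sigma(a)\ \text{ if $a$ is even},\qquad e^{\mathrm in(y-a)}=\pm\mathrm i\ \text{ if $a$ is odd}.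
\end{equation}

\emph{Step 2: the Fej\'er kernel.} Interpolation on the coarse grid without loss in norm is provided by
\[
F(\phi)=\Big|\frac1N\sum_{k=0}^{N-1}e^{\mathrm ik\phi}\Big|^2=\frac{\sin^2(N\phi/2)}{N^2\sin^2(\phi/2)}=\frac1N\sum_{|k|<N}\Big(1-\frac{|k|}N\Big)e^{\mathrm ik\phi}.
\]
It is even and nonnegative, $F(0)=1$, and $F(2\pi k/N)=0$ if $N\nmid k$. Moreover $\sum_{a\in A_{L'}}F(\theta-a)=1$ for all $\theta$, because $\sum_ae^{-\mathrm ika}=0$ for $0<|k|<N$ when $a$ runs through $N$ equally spaced points.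

\emph{Step 3: the logarithmic factor.} By \eqref{eq:parity}, the kernel $F(\phi)\cos n\phi$ has the right signs for (iii). But its degree exceeds $n$, and it is too wide for (iv): for constant $b=\tau$ it would give $\sigma(y)u(y)=-\tau\sum_{a\text{ even}}F(y-a)<0$ at every $y\in A_L\setminus A_{L'}$. We therefore multiply $e^{\mathrm in\phi}$ by a factor $\Lambda$ with frequencies in $[-n,-N]$, which lowers the degree. Even nodes will see $\operatorname{Re}\Lambda$ and odd nodes $\operatorname{Im}\Lambda$. So we want $\Lambda(0)=1$, with $\operatorname{Re}\Lambda$ almost nonnegative and small away from $0$, and $\operatorname{Im}\Lambda$ small everywhere. The weights $1/j$ achieve this, because $\sum\cos(j\phi)/j$ grows logarithmically at $\phi=0$ while $\sum\sin(j\phi)/j$ stays bounded. Let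
\[
\Lambda(\phi)=\frac1H\sum_{j=N}^n\frac{e^{-\mathrm ij\phi}}j,\qquad H=\sum_{j=N}^n\frac1j\ge\log\frac nN=25\log3-\log4>26 .
\]
Then $|\Lambda|\le1=\Lambda(0)$. We claim that for $|\phi|\le\pi$
\begin{equation}\label{eq:lambda}
|\operatorname{Im}\Lambda(\phi)|\le\frac5H,\qquad \operatorname{Re}\Lambda(\phi)\ge-\frac5H,\qquad |\operatorname{Re}\Lambda(\phi)|\le\frac5H\ \text{ if }|\phi|\ge\frac\pi{2N}.
\end{equation}
For $\phi=0$ there is nothing to prove, so let $0<|\phi|\le\pi$. The geometric sums $s_m=\sum_{j=J}^me^{-\mathrm ij\phi}$ satisfy $|s_m|\le1/|\sin(\phi/2)|\le\pi/|\phi|$. Abel summation gives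
\begin{equation}\label{eq:abel}
\Big|\sum_{j=J}^M\frac{e^{-\mathrm ij\phi}}j\Big|=\Big|\frac{s_M}M+\sum_{m=J}^{M-1}s_m\Big(\frac1m-\frac1{m+1}\Big)\Big|\le\frac\pi{J|\phi|},
\end{equation}
the weights being positive with sum $1/J$. Split the sum defining $H\Lambda$ at $j=1/|\phi|$. The terms with $j>1/|\phi|$ contribute at most $\pi$ in modulus by \eqref{eq:abel}. The terms with $j\le1/|\phi|$ have $\cos j\phi>0$ and $|\sin j\phi|/j\le|\phi|$, and there are at most $1/|\phi|$ of them. Hence $H\operatorname{Re}\Lambda\ge-\pi$ and $H|\operatorname{Im}\Lambda|\le1+\pi<5$. If $|\phi|\ge\frac\pi{2N}$, then \eqref{eq:abel} with $J=N$ gives $H|\Lambda|\le2$. This proves \eqref{eq:lambda}. Put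
\[
\Psi(\phi)=F(\phi)\operatorname{Re}\big(e^{\mathrm in\phi}\Lambda(\phi)\big)=\frac{F(\phi)}H\sum_{j=N}^n\frac{\cos(n-j)\phi}j .
\]
The kernel $\Psi$ is even, of degree at most $(N-1)+(n-N)=n-1$, and $|\Psi|\le F$, $\Psi(0)=1$, $\Psi(2\pi k/N)=0$ if $N\nmid k$.

\emph{Step 4: the polynomial $u$; proof of \emph{(i)} and \emph{(ii)}.} The bounds \eqref{eq:lambda} leave errors of unknown sign and relative size $5/H$. To absorb them we add $\sqrt2\beta c_L$, which raises $\sigma u$ by $\beta$ on all of $A_L$, and we compensate on the coarse grid by interpolating $b+\beta$ in place of $b$. The errors are then at most $5(\tau+\beta)/H$, and we choose $\beta$ equal to this bound: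
\[
\beta=\frac{5\tau}{H-5},\qquad\text{so that}\qquad \beta=\frac{5(\tau+\beta)}H,\qquad \beta\le\frac\tau4 .
\]
The last inequality needs $H\ge25$, and this is the reason for the long gap $p=25$. Define
\[
w(\theta)=-\sum_{a\in A_{L'}}\big(b(a)+\beta\big)\sigma(a)\Psi(\theta-a),\qquad u=w+\sqrt2\,\beta\,c_L .
\]
Then $\deg u\le n$, and $u$ is even because $b,\sigma,\Psi,c_L$ are even and $A_{L'}=-A_{L'}$. For $a\in A_{L'}$ only one term of $w(a)$ survives, so $u(a)=-(b(a)+\beta)\sigma(a)+\beta\sigma(a)=-\sigma(a)b(a)$. Also $|w(\theta)|\le(\tau+\beta)\sum_aF(\theta-a)=\tau+\beta$, so $\|u\|\le\tau+(1+\sqrt2)\beta<2\tau$.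

\emph{Step 5: values on the fine grid; proof of \emph{(iii)}.} Let $y\in A_L$. By \eqref{eq:parity}, $\sigma(y)\sigma(a)\Psi(y-a)$ equals $F(y-a)\operatorname{Re}\Lambda(y-a)$ for even $a$ and $\pm F(y-a)\operatorname{Im}\Lambda(y-a)$ for odd $a$. Hence
\[
\sigma(y)w(y)=\sum_{a\in A_{L'}}\big(b(a)+\beta\big)F(y-a)\,\lambda_a,\qquad
\lambda_a=\begin{cases}-\operatorname{Re}\Lambda(y-a),&a\text{ even},\\ \pm\operatorname{Im}\Lambda(y-a),&a\text{ odd},\end{cases}
\]
where the weights $(b(a)+\beta)F(y-a)$ are nonnegative with sum at most $\tau+\beta$. By \eqref{eq:lambda}, $\lambda_a\le5/H$ for all $a$, so $\sigma(y)w(y)\le\beta$ and $\sigma(y)u(y)=\sigma(y)w(y)+\beta\le2\beta\le\tau/2$.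

Call $y\in A_L$ \emph{good} if no $a\in A_{L'}$ that is even relative to $y$ lies at distance less than $\frac\pi{2N}$ from $y$ on the circle. For good $y$, \eqref{eq:lambda} gives $|\lambda_a|\le5/H$ for all $a$, so $\sigma(y)w(y)\ge-\beta$ and $\sigma(y)u(y)\ge0$.

\emph{Step 6: proof of \emph{(iv)}.} Let $L'<\ell\le L$ and $\Gamma_{\ell,j}=\{y,y'\}\subset A_L$. The two points differ by $\frac\pi{2n_\ell}=3^{L-\ell}\frac\pi{2n}$, an odd multiple of $\frac\pi{2n}$, so no coarse node is even relative to both. Suppose neither point is good. Then there are $a,a'\in A_{L'}$, even relative to $y$ and $y'$ respectively, and within $\frac\pi{2N}$ of $y$ and $y'$ respectively. They are distinct, so their distance is at least $\frac{2\pi}N$. On the other hand, $n_\ell\ge3n_{L'}=\frac34N$, so their distance is less than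
\[
\frac\pi{2N}+\frac\pi{2n_\ell}+\frac\pi{2N}\le\frac\pi N+\frac{2\pi}{3N}<\frac{2\pi}N .
\]
This contradiction shows that $y$ or $y'$ is good.
\end{proof}

The restriction $\ell>L'$ in (iv) cannot be dropped: if $b>0$, then (i) gives $\sigma u<0$ at both points of every pair of level $L'$.

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

Let $L_m=pm$ for $m\ge0$. We set $v_i=0$ if $p\nmid i$ and $v_{L_m}=u_m$, where the even trigonometric polynomials $u_m$ of degree at most $n_{L_m}$ are defined recursively.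

Let $u_0=\eta(T_d+q)$. Its degree is at most $d=n_0$ because $\deg q\le d$, and $0<\|u_0\|\le2\eta\le\rho/4$, where $u_0\ne0$ because $\|q\|<1=\|T_d\|$. On $A_0$ we have $\sigma T_d=\sigma c_0=1/\sqrt2$, so the hypothesis $\|q\|\le1/\sqrt2$ gives
\begin{equation}\label{eq:start}
\sigma u_0\ge\eta\Big(\frac1{\sqrt2}-\|q\|\Big)\ge0\quad\text{on }A_0 .
\end{equation}
Let $\tau_m=2^{1-m}\|u_0\|$ for $m\ge1$. Given $u_{m-1}$, let $u_m$ be the polynomial provided by Lemma~\ref{lem:interp} for $L=L_m$, $L'=L_{m-1}$, $\tau=\tau_m$ and $b=(\sigma u_{m-1})_+$ on $A_{L_{m-1}}$. This $b$ is even, and $0\le b\le\tau_m$: for $m=1$ because $\tau_1=\|u_0\|$, and for $m\ge2$ because part (iii) at the previous step gives $\sigma u_{m-1}\le\tau_{m-1}/2=\tau_m$ on $A_{L_{m-1}}$. Part (i) reads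
\begin{equation}\label{eq:relay}
u_{m+1}(y)=-\sigma(y)\big(\sigma(y)u_m(y)\big)_+\qquad(y\in A_{L_m},\ m\ge0).
\end{equation}
We verify the hypotheses of Lemma~\ref{lem:perturb}.

\emph{Sizes.} We have $\|u_0\|\le\rho$, and for $m\ge1$ part (ii) gives $\|u_m\|\le2\tau_m=4\cdot2^{-m}\|u_0\|\le\rho\,2^{-m}=\rho r^{L_m}$. Here $\eta\le\rho/8$ is used, and so is $r^p=\frac12$: the base series must decay no faster than the relay, which halves once every $p$ levels. Thus $\|v_i\|\le\rho r^i$ and $\deg v_i\le n_i$ for all $i$.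

\emph{The tails at the nodes.} Let $y\in A_{L_m}$. By \eqref{eq:relay}, $\sigma(y)u_{m+1}(y)\le0$. Since $y\in A_{L_{m+1}}$, \eqref{eq:relay} with $m+1$ in place of $m$ gives $u_{m+2}(y)=0$, and inductively $u_{m'}(y)=0$ for all $m'\ge m+2$. Hence
\begin{equation}\label{eq:tail}
\sigma(y)\sum_{m'\ge m}u_{m'}(y)=\sigma(y)u_m(y)-\big(\sigma(y)u_m(y)\big)_+=\min\big(\sigma(y)u_m(y),0\big)\qquad(y\in A_{L_m}).
\end{equation}
Given $\ell\ge0$, let $m$ be minimal with $L_m\ge\ell$. Then $h_\ell=\sum_{m'\ge m}u_{m'}$ and $A_\ell\subset A_{L_m}$.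

\emph{Condition \emph{(a)}} follows, since the right side of \eqref{eq:tail} is at most $0$.

\emph{Condition \emph{(b)}.} By \eqref{eq:tail}, $h_\ell(y)=0$ at every $y\in A_\ell$ with $\sigma(y)u_m(y)\ge0$. If $m\ge1$, then $L_{m-1}<\ell\le L_m$, and Lemma~\ref{lem:interp}(iv) provides such a $y$ in each pair $\Gamma_{\ell,j}$. If $m=0$, then $\ell=0$, and every node of $A_0$ qualifies by \eqref{eq:start}.

Lemma~\ref{lem:perturb} now gives $P_n=S_0=0$ and $E_n(f)=\mu$ for $n<d$, and $P_n=S_{\ell+1}$ and $E_n(f)=r^{\ell+1}\mu$ for $d3^\ell\le n<d3^{\ell+1}$. Finally $S_1=c_0+v_0=(1+\eta)T_d+\eta q$. \qed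

\section{Further consequences}\label{sec:more}

\subsection*{Prescribing the even part of $P_d$}
Let $d$ be odd and let $Q\ne0$ be an even polynomial of degree less than $d$. Take $q=\lambda Q$ with $\lambda\ne0$ and $|\lambda|\,\|Q\|\le1/\sqrt2$. Then $P_n$ changes only at the odd degrees $d3^\ell$, so \eqref{eq:skip} holds, and the even part of $P_d$ is $\eta\lambda Q$. Thus, up to a scalar factor, the even part of $P_d$ can be prescribed although $P_n$ is constant on all blocks $d3^\ell\le n<d3^{\ell+1}$. If $Q$ is not constant, the even part $\eta\lambda Q-f(0)$ of $P_d(f-f(0))$ is not zero, and $f-f(0)$ is a counterexample to the Conjecture.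

\subsection*{The even analogue}
If $f$ is even, then $P_{2k+1}$ is even, so $P_{2k}=P_{2k+1}$ for all $k\ge0$. The converse is false. Take $d=2$ and $q=x/\sqrt2$. Then $P_n$ changes only at the even degrees $2\cdot3^\ell$, so $P_{2k}=P_{2k+1}$ for all $k\ge0$; but $P_2=(1+\eta)T_2+\eta x/\sqrt2$ is not even, so $f$ is not even.

\subsection*{The errors do not detect the asymmetry}
The choice $v_i=0$ for all $i$ satisfies the hypotheses of Lemma~\ref{lem:perturb} and yields $g=\sum_\ell(-r)^\ell T_{d3^\ell}$. Hence $E_n(f)=E_n(g)$ for all $n$, where $f$ is the function of Theorem~\ref{thm:main}; and for odd $d$ the function $g$ is odd.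

\subsection*{H\"older regularity}
Let $\alpha=\frac{\log2}{25\log3}$, so that $3^{-\alpha}=r$. For $d3^\ell\le n<d3^{\ell+1}$ we have $E_n(f)=\mu\,(3^{\ell+1})^{-\alpha}$ and $n/d<3^{\ell+1}\le3n/d$, so $E_n(f)\asymp n^{-\alpha}$.

For the function constructed in Section~\ref{sec:proof}, $\theta\mapsto f(\cos\theta)$ is H\"older continuous of order $\alpha$. Indeed, the terms $w_i=r^ic_i+v_i$ satisfy $\|w_i\|\le2r^i$, and by Bernstein's inequality they have Lipschitz constant at most $2r^in_i$. Let $0<\delta=|\theta-\theta'|\le1$ and choose $K\ge0$ with $3^K\le1/\delta<3^{K+1}$. Then $n_K\delta\le d$ and $r^{K+1}=(3^{K+1})^{-\alpha}<\delta^\alpha$, so $r^K<\frac32\delta^\alpha$. Using $3r\ge2$ in the first sum,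
\[
|f(\cos\theta)-f(\cos\theta')|\le\sum_{i\le K}2r^in_i\delta+\sum_{i>K}4r^i\le4r^Kn_K\delta+\frac{4r^{K+1}}{1-r}\le\Big(6d+\frac4{1-r}\Big)\delta^\alpha .
\]
For $\theta,\theta'\in[0,\pi]$ we have $\frac\delta2\le\frac{\theta+\theta'}2\le\pi-\frac\delta2$, so $|\cos\theta-\cos\theta'|=2\sin\frac{\theta+\theta'}2\sin\frac\delta2\ge2\sin^2\frac\delta2\ge2\delta^2/\pi^2$, and $f$ is H\"older continuous of order $\alpha/2$ in the variable $x$. The Conjecture therefore fails even within a H\"older class.
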